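# The width of a hole in a symplectic wall

## 1. Generating functions on the sphere and over its equator

The proof turns on a pair of functions attached to a chain of small Hamiltonians. The first, $S_{\mathbf h}$, lives on $S^{2n}\times\mathbf R^{2d}$, and its critical values are the actions of closed trajectories. The second, $K_{\mathbf h}$, is the restriction of $S_{\mathbf h}$ to the part lying over the equator $\Sigma=\{y_1=0\}\cup\{\infty\}$. Its critical values are the actions of trajectories that start on the hyperplane $\{y_1=0\}$ and come back to their starting point up to a shift in the direction $x_1$. We build the pair first; Section 2 says what it is for.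

**Conventions.** Throughout $n\ge2$, points of $\mathbf R^{2n}$ are written $(x,y)\in\mathbf R^n\times\mathbf R^n$, and $\omega_0=\sum_i dx_i\wedge dy_i$. Homology has $\mathbf Z/2$ coefficients. For $h\in C_c^\infty(\mathbf R^{2n})$ the Hamiltonian flow $\varphi_h^t$ is $\dot x=h_y$, $\dot y=-h_x$; its vector field $X_h$ satisfies $\iota_{X_h}\omega_0=dh$. The action of a trajectory is $\int(h-y\cdot\dot x)\,dt$. The area of a loop is $-\oint y\,dx=\oint x\,dy=\int_D\omega_0$ for any disc $D$ that it bounds. A constant trajectory at $p$, run for unit time, has action $h(p)$. Along a $1$-periodic orbit $h$ is constant, so its action is $h+\text{area}$.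

### One small Hamiltonian

**Definition 1.** We call $h$ small if $\|D\varphi_{sh}^1-I\|\le\frac12$ everywhere, for all $s\in[0,1]$.

If $h$ is small, so is $wh$ for $w\in[0,1]$. Since $\varphi^1_{sh}=\varphi_h^s$, every $h\in C^\infty_c$ becomes small after division by a large integer.

Let $h$ be small and write $\varphi_h^1(x,y)=(X,Y)$. For fixed $x$ the map $y\mapsto Y-y$ has Lipschitz constant at most $\frac12$, so solving $Y=Y_0$ for $y$ is a fixed point problem for a contraction: $y\mapsto Y$ is bijective. Its derivative differs from $I$ by at most $\frac12$, hence is invertible. So $(x,y)\mapsto(x,Y)$ is a diffeomorphism and $(x,Y)$ are global coordinates on $\mathbf R^{2n}$. Put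
$$f_h(x,Y)=\int_0^1(h-y\cdot\dot x)\,d\sigma+Y\cdot(X-x)\quad\text{along the trajectory with }x(0)=x,\ y(1)=Y.$$

**Lemma 1.** Let $h$ be small.

(a) We have
$$df_h=(y-Y)\,dx+(X-x)\,dY.\tag{1}$$
If the trajectory through $p$ is constant, then $f_h=h(p)$ at $(x,Y)=p$. The function $f_h$ has compact support.

(b) If $h^s$ is a smooth family of small Hamiltonians, then
$$\partial_sf_{h^s}(x,Y)=\int_0^1(\partial_sh^s)\,d\sigma\quad\text{along the trajectory of }h^s\text{ with }x(0)=x,\ y(1)=Y.\tag{2}$$
So $\partial_sh^s\ge0$ implies that $f_{h^s}$ increases pointwise in $s$. If $h\ge0$, then $0\le f_h\le\max h$.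

(c) If $h$ runs through a smooth compact family of small Hamiltonians with supports in a common compact set, then $f_h$ depends continuously on the parameter in $C^1$, with supports in a common compact set.

*Proof.* Vary a path, and integrate $-y\cdot\delta\dot x$ by parts:
$$\delta\int_0^1(h-y\cdot\dot x)\,d\sigma=\int_0^1\big[(h_x+\dot y)\cdot\delta x+(h_y-\dot x)\cdot\delta y\big]d\sigma-\big[y\cdot\delta x\big]_0^1 .$$
At a trajectory the integral on the right vanishes, and what remains is $-Y\cdot\delta X+y\cdot\delta x$, with $y,\delta x$ taken at time $0$ and $Y,\delta X$ at time $1$. Adding $\delta(Y\cdot(X-x))=(X-x)\cdot\delta Y+Y\cdot\delta X-Y\cdot\delta x$ gives (1). On a constant trajectory $\dot x=0$ and $X=x$, so $f_h=h(p)$. Points outside $\operatorname{supp}h$ are fixed with $h=0$, so $f_h$ vanishes outside the image of $\operatorname{supp}h$ under $(x,y)\mapsto(x,Y)$, which is compact.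

For (b), let $F_s(\gamma)=\int(h^s-y\cdot\dot x)\,d\sigma+y(1)\cdot(x(1)-x(0))$. By the computation just made, the variation of $F_s$ at a trajectory of $h^s$ is $(y-Y)\cdot\delta x+(X-x)\cdot\delta Y$, which is $0$ for variations keeping $x(0)$ and $y(1)$ fixed. So only the explicit dependence on $s$ contributes to $\partial_s f_{h^s}(x,Y)$, and this is (2). Apply (2) to $h^s=sh$, which is small for all $s\in[0,1]$, with $f_0=0$: if $h\ge0$, then $0\le\partial_sf_{sh}\le\max h$.

For (c), the flow and the inverse of $(x,y)\mapsto(x,Y)$ depend smoothly on the parameter. $\square$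

**Example 1.** Let $n=1$ for this example. If $h=g(x)$ near a trajectory, then $x$ is constant, $Y=y-g'(x)$, and $f_h(x,Y)=g(x)$. If $h=g(y)$ near it, then $y$ is constant, $X=x+g'(y)$, and $f_h=g(Y)-Yg'(Y)+Yg'(Y)=g(Y)$. In general $f_h$ is a distorted copy of $h$, with critical points exactly at the fixed points of $\varphi_h^1$, by (1).

### Chains of small Hamiltonians

A large Hamiltonian is not small, so we cut its flow into small pieces. Let $\mathbf h=(h_1,\dots,h_N)$, $N\ge2$, be small Hamiltonians, $\psi_i=\varphi^1_{h_i}$, $f_i=f_{h_i}$ and $\Phi=\psi_N\circ\dots\circ\psi_1$. For $\zeta_i=(u_i,v_i)\in\mathbf R^n\times\mathbf R^n$, with indices $i\in\mathbf Z/N$, let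
$$S^\circ=\sum_i\big[f_i(\zeta_i)-v_i\cdot(u_{i+1}-u_i)\big].\tag{3}$$
Single out the last point: $\zeta=\zeta_N$, $\xi_i=\zeta_i-\zeta_N=(\hat u_i,\hat v_i)$, so $\xi_N=0$, and $\xi=(\xi_1,\dots,\xi_{N-1})$. Since $\sum_iv_N\cdot(u_{i+1}-u_i)=0$ cyclically,
$$S^\circ=Q(\xi)+\sum_if_i(\zeta+\xi_i),\qquad Q(\xi)=-\sum_{i=1}^{N-1}\hat v_i\cdot(\hat u_{i+1}-\hat u_i),\quad\hat u_N=0.$$
The linear map $(\hat u_i)_{i<N}\mapsto(\hat u_{i+1}-\hat u_i)_{i<N}$ is invertible: its last entry is $-\hat u_{N-1}$, and one solves backwards. So $Q$ is a nondegenerate pairing of the $\hat v$'s with the $\hat u$'s, of signature $(d,d)$ with $d=n(N-1)$. (For $n=1$, $N=2$, it is $Q=\hat u_1\hat v_1$.) Choose linear coordinates $\xi=(\xi_+,\xi_-)\in\mathbf R^d\oplus\mathbf R^d$ with $Q=|\xi_+|^2-|\xi_-|^2$, and put $|\xi|^2=|\xi_+|^2+|\xi_-|^2$.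

Now cut off, so that everything becomes compact in the $\zeta$-direction. Let $\rho\ge1$, and let $\chi:[0,\infty)\to[0,1]$ be smooth and nonincreasing, $\chi=1$ on $[0,\rho]$, $\chi=0$ on $[\rho+2,\infty)$, $|\chi'|\le1$. Define
$$S_{\mathbf h}(\zeta,\xi)=Q(\xi)+P_{\mathbf h}(\zeta,\xi),\qquad P_{\mathbf h}=\chi(|\xi|)\sum_if_i(\zeta+\xi_i).\tag{4}$$
On $\operatorname{supp}P_{\mathbf h}$ we have $|\xi|\le\rho+2$ and some $\zeta+\xi_i\in\operatorname{supp}f_i$, so $P_{\mathbf h}$ has compact support. Hence $S_{\mathbf h}$ extends smoothly, by $Q$ over $\infty$, to $S^{2n}\times\mathbf R^{2d}$, where $S^{2n}=\mathbf R^{2n}\cup\{\infty\}$. Let $\Sigma=\{y_1=0\}\cup\{\infty\}\cong S^{2n-1}$; on $\zeta=(u_N,v_N)$ the condition is $v_N^{(1)}=0$, where the upper index denotes the first component. Put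
$$K_{\mathbf h}=S_{\mathbf h}|_{\Sigma\times\mathbf R^{2d}}.$$

We have $|\nabla Q|=2|\xi|$, and $|\partial_\xi P_{\mathbf h}|\le C_{\mathbf h}:=\sup|\sum_if_i(\zeta+\xi_i)|+\sup|\partial_\xi\sum_if_i(\zeta+\xi_i)|$. This number does not depend on $\rho$. We always take $\rho>C_{\mathbf h}$.

**Lemma 2 (critical points).** All critical points of $S_{\mathbf h}$ and of $K_{\mathbf h}$ have $|\xi|<\rho$.

(a) The critical points of $S_{\mathbf h}$ over $\mathbf R^{2n}$ correspond bijectively to the fixed points $w$ of $\Phi$. The critical value is the total action of the closed trajectory of $w$.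

(b) The critical points of $K_{\mathbf h}$ over $\mathbf R^{2n}\cap\Sigma$ correspond bijectively to the points $w$ with $y_1(w)=0$ and $\Phi(w)=w+c\,\partial_{x_1}$ for some $c\in\mathbf R$. The critical value is the total action of the trajectory from $w$ to $\Phi(w)$.

(c) Near $\{\infty\}\times\mathbf R^{2d}$ the critical points are given by $\xi=0$, with value $0$.

*Proof.* At a critical point of either function $\partial_\xi S_{\mathbf h}=0$, so $2|\xi|\le C_{\mathbf h}<\rho$; there $S_{\mathbf h}=S^\circ$. Conversely a critical point of $S^\circ$, or of its restriction to $\{v_N^{(1)}=0\}$, satisfies $2|\xi|\le C_{\mathbf h}$ and so is a critical point of $S_{\mathbf h}$ or $K_{\mathbf h}$. Thus over $\mathbf R^{2n}$ we may work with $S^\circ$, in the coordinates $(u_i,v_i)$. The equations from $\partial/\partial v_i$ and $\partial/\partial u_i$ are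
$$u_{i+1}-u_i=\partial_vf_i(\zeta_i),\qquad v_{i-1}-v_i=\partial_uf_i(\zeta_i).$$
At $(x,Y)=(u_i,v_i)$, formula (1) reads $X=u_i+\partial_vf_i$ and $y=v_i+\partial_uf_i$. So the equations say exactly $\psi_i(u_i,v_{i-1})=(u_{i+1},v_i)$ for all $i$. Following the chain from $w=(u_1,v_N)$ gives $\Phi(w)=w$, and a fixed point $w$ determines the whole chain. By the definition of $f_i$, the term $f_i(\zeta_i)-v_i\cdot(u_{i+1}-u_i)$ is the action of the $i$-th piece. This is (a).

Restricting to $v_N^{(1)}=0$ drops exactly one equation, that from $\partial/\partial v_N^{(1)}$. So the first $N-1$ pieces fit together as before, and the last one satisfies $\psi_N(u_N,v_{N-1})=(u_1+c\,e_1,v_N)$ with $c$ free. With $w=(u_1,v_N)$ this is the condition in (b). In the last term of $S^\circ$ we have $f_N=\text{action}+v_N\cdot(u_1+ce_1-u_N)$, so the critical value is the total action plus $c\,v_N^{(1)}=0$.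

Finally $P_{\mathbf h}=0$ near $\{\infty\}\times\mathbf R^{2d}$, which gives (c). $\square$

## 2. Two half spaces joined through a hole

Write $z=(x_2,y_2,\dots,x_n,y_n)$, $z_j=(x_j,y_j)$ and $H_\pm=\{\pm y_1>0\}$. For $\lambda>0$ let $E_\lambda\subset\mathbf R^{2n}$ be the union of $H_-$, $H_+$ and the open $(2n-1)$-ball $\{y_1=0,\ x_1^2+|z|^2<\lambda^2\}$: two half spaces separated by a wall, with a round hole of radius $\lambda$ in the wall. We ask whether the symplectic manifold $E_\lambda$ remembers $\lambda$: for $n\ge3$, is $E_\lambda$ symplectomorphic to $E_\mu$ only when $\lambda=\mu$? For $n=2$ the answer is yes (McDuff–Traynor). A related known fact, in all dimensions, is the symplectic camel theorem: for $R\ge\lambda$ no $1$-parameter family of symplectic embeddings moves the closed ball $B(R)$ of radius $R$ from one half space of $E_\lambda$ to the other; equivalently, the space of symplectic embeddings of $B(R)$ into $E_\lambda$ has at least two components.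

It costs nothing to allow ellipsoidal holes. For $\ell,r_2,\dots,r_n>0$ let
$$A=A(\ell;r_2,\dots,r_n)=\{y_1=0,\ q<1\},\qquad q(x_1,z)=\frac{x_1^2}{\ell^2}+\sum_{j\ge2}\frac{|z_j|^2}{r_j^2},$$
$E_A=H_-\cup H_+\cup A$ and $r(A)=\min_jr_j$. Then $E_\lambda=E_{A(\lambda;\lambda,\dots,\lambda)}$. The set $E_A$ is open, since its complement $\{y_1=0,\ q\ge1\}$ is closed, and it is star-shaped about $0$. A symplectic embedding of a closed ball means one defined on a neighborhood of it.

**Theorem A.** $E_\lambda$ and $E_\mu$ are symplectomorphic if and only if $\lambda=\mu$. More generally, if $E_A$ and $E_{A'}$ are symplectomorphic, then $r(A)=r(A')$.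

**Theorem B.** Let $\psi:E_A\to E_{A'}$ be a symplectic embedding (not necessarily onto). Suppose there are $R\ge r(A')$ and symplectic embeddings $j_\pm:B(R)\to H_\pm$ with $j_\pm(B(R))\subset\psi(E_A)$. Then $r(A)\le r(A')$.

Both hold for all $n\ge2$; so the statement asked about is true for every $n\ge3$. Theorem B implies Theorem A: if $\psi$ is a symplectomorphism, then $\psi(E_A)=E_{A'}\supset H_\pm$ contains balls of every radius in $H_+$ and in $H_-$, so $r(A)\le r(A')$; applying this to $\psi^{-1}$ gives equality. For $E_\lambda,E_\mu$ the converse is trivial.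

### Tests by hand

First, why does $r(A)$ ignore $\ell$? For $s>0$ the map $(x_1,y_1)\mapsto(sx_1,y_1/s)$, identity on $z$, is symplectic and preserves $H_\pm$ and $\{y_1=0\}$. It carries $E_{A(\ell;r_2,\dots)}$ onto $E_{A(s\ell;r_2,\dots)}$. So the width in the direction $x_1$ is never an invariant. For $n=1$ there is no other width, and all the sets $E_\lambda$ are symplectomorphic; the theorem needs at least one pair $z_j$.

Second, embeddings alone see nothing. The map
$$(s,t)\mapsto(x_1,y_1)=(-se^{-t},-e^t)$$
satisfies $dx_1\wedge dy_1=ds\wedge dt$ and is a bijection of $\mathbf R^2$ onto $\{y_1<0\}$. With the identity on $z$ it is a symplectomorphism $\mathsf k:\mathbf R^{2n}\to H_-$. So $E_\lambda\subset\mathbf R^{2n}\cong H_-\subset E_\mu$ for all $\lambda,\mu$. Any quantity that is monotone under symplectic embeddings takes the same value on all the sets $E_\lambda$. This is why Theorem B asks for large balls in the image on both sides of the wall.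

Third, try the camel theorem. Suppose $\lambda<\mu$ and $\phi:E_\mu\to E_\lambda$ is a symplectomorphism, and choose $\lambda\le R<\mu$. In $E_\mu$ the round ball $B(R)$ can be slid along the $y_1$-axis through the hole, because its slices by $\{y_1=0\}$ lie in $\{x_1^2+|z|^2\le R^2\}$. Now apply $\phi$. We get a path of embeddings of $B(R)$ into $E_\lambda$, and the camel theorem would give a contradiction if the path began in one half space of $E_\lambda$ and ended in the other. But nothing tells us where $\phi$ puts the two end balls. In terms of components: embeddings of $B(R)$ into $E_\lambda$, hence also into $E_\mu$, form at least two components, and sliding shows that the two round positions in $E_\mu$ lie in the same one. For a contradiction we would have to know that every embedding of $B(R)$ into $E_\mu$ is isotopic to these, and neither of our facts supplies that. The proof below uses no isotopies of balls and does not use the camel theorem; it works with Hamiltonian functions.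

### Hills on a sphere

Here is the picture behind the proof. Let $f_0\le f$ be smooth functions on $S^{2n}$ with values in $[0,1]$, compactly supported in $\mathbf R^{2n}$, and let $a\in(0,1)$ be a regular value of both. Suppose $f_0=0$ on $\Sigma$ and $f_0(p_\pm)>a$ at two points $p_\pm\in H_\pm$: one hill on each side of the equator. Suppose also that $\{f>a\}$ is connected: one mountain containing both hills. Put $X=\{f\le a\}\subset X_0=\{f_0\le a\}$. By Alexander duality $H^{2n-1}(X)\cong\tilde H_0(S^{2n}\setminus X)=0$, so $H_{2n-1}(X)=0$. On the other hand $\Sigma\subset X_0\subset S^{2n}\setminus\{p_+,p_-\}$, and $[\Sigma]$ is nonzero in $H_{2n-1}(S^{2n}\setminus\{p_+,p_-\})$, hence in $H_{2n-1}(X_0)$. So no class of $H_{2n-1}(X\cap\Sigma)$ maps to $[\Sigma]\in H_{2n-1}(\Sigma)$: through $\Sigma\subset X_0$ its image would be nonzero, through $X\subset X_0$ it would be zero. In other words, $f$ must exceed $a$ somewhere on $\Sigma$.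

Of course this also follows from connectedness. But the homological argument survives when $f_0,f$ are replaced by generating functions. Suppose $r(A)>r(A')=\mu$ and fix $a$ slightly larger than $\pi\mu^2$. We shall construct Hamiltonians $H_0\le H''$ supported in $\psi(E_A)$: $H_0$ consists of two hills on the balls $j_\pm$, and $H''$ is a connected mountain above them, transported by $\psi$ from $E_A$. As plain functions they give no contradiction, because $H''$ does take its maximum $3a$ on the wall $\{y_1=0\}$. For generating functions, "exceeding $a$ over the equator" is measured by a spectral number $c(K_{H''})$, and this number will turn out to be less than $\pi\mu^2$, since inside the small hole of $E_{A'}$ everything can be displaced by a Hamiltonian with values in an interval of length less than $\pi\mu^2$. So we have to show three things: the homology of $\{S_{H''}\le a\}$ in the relevant degree vanishes (Steps 1 and 2); $c(K_{H''})<a$ (Step 3); the equator class is nonzero in the homology of $\{S_{H_0}\le a\}$ (Step 4). Step 5 then runs the argument above.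

## 3. Sublevel homology

Let $\mathcal B=S^{2n}$ or $\Sigma$, and let $S=Q+P$ on $\mathcal B\times\mathbf R^{2d}$, where $P$ is smooth with $P=0$ for $|\xi|\ge\rho+2$, and all critical points of $S$ lie in $|\xi|<\rho$, with $\rho\ge1$. Let $S^a=\{S\le a\}$. Fix $W>(\rho+2)^2+\sup|P|$ and put $Q^{-W}=\{Q\le-W\}$. Then $S^{-W}=Q^{-W}$: where $|\xi|\ge\rho+2$ the two functions agree, and where $|\xi|<\rho+2$ both exceed $-W$. The critical points form a closed subset of the compact set $\{|\xi|\le\rho\}$, so the critical values form a compact set, and they lie in $(-W,W)$.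

**Definition 2.** For $a>-W$ set
$$G_k(S;a)=H_{k+d}(S^a,Q^{-W}),\qquad G_k(S;\infty)=H_{k+d}(\mathcal B\times\mathbf R^{2d},Q^{-W}).$$

The deformation $\xi_+\mapsto(1-\tau)\xi_+$ preserves $Q^{-W}$ and ends in the pair $(\mathcal B\times\mathbf R^d_-,\mathcal B\times\{|\xi_-|^2\ge W\})$. Since $(\mathbf R^d,\{|\xi_-|^2\ge W\})$ has homology $\mathbf Z/2$ in degree $d$ only, the Künneth formula gives $G_k(S;\infty)\cong H_k(\mathcal B)$. In particular $G_{2n-1}(K;\infty)\cong\mathbf Z/2$ for $\mathcal B=\Sigma$. If $S=Q$, the same deformation gives $G_k(Q;b)\cong H_k(\mathcal B)$ for $b>0$, and $G_k(Q;b)=0$ for $-W<b<0$ by Lemma 3(c).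

**Lemma 3.** (a) If $[b,b']$, with $b>-W$, contains no critical value, inclusion induces $G_*(S;b)\cong G_*(S;b')$. (b) If $[b,\infty)$ contains none, $G_*(S;b)\cong G_*(S;\infty)$. (c) If $-W<a$ and $a$ is below all critical values, $G_*(S;a)=0$.

*Proof.* On $\{b\le S\le b'\}$ the norm $|\nabla S|$ is bounded below by a positive constant: by compactness where $|\xi|\le\rho+2$, and because $|\nabla S|\ge2|\xi|$ elsewhere. So the vector field $-\nabla S/|\nabla S|^2$ is bounded there, and along its flow $S$ decreases at unit speed. Moving each point $p$ with $S(p)\ge b$ for time $\tau(S(p)-b)$, $\tau\in[0,1]$, deformation retracts $S^{b'}$ onto $S^b$. For (b), let $b'\to\infty$: every compact set lies in some $S^{b'}$, so homology is the direct limit. For (c), the same retraction carries $S^a$ onto $S^{-W}=Q^{-W}$. $\square$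

**Lemma 4 (continuity).** Let $S_t=Q+P_t$, $t\in[0,1]$, be a $C^1$-continuous family (common $\rho$ and $W$), and let $t\mapsto a_t>-W$ be continuous with $a_t$ never a critical value of $S_t$. Then for every sufficiently small $\delta>0$, whenever $|t-t'|$ is small enough (depending on $\delta$), the inclusions
$$S_{t'}^{a_{t'}-\delta}\subset S_t^{a_t}\qquad\text{and}\qquad S_{t'}^{a_{t'}-\delta}\subset S_{t'}^{a_{t'}}$$
induce isomorphisms of $G_*$. Consequently $G_*(S_0;a_0)\cong G_*(S_1;a_1)$ by a finite composition of such isomorphisms and their inverses.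

*Proof.* The set $\{(t,c):c\text{ a critical value of }S_t\}$ is compact, and it is disjoint from the graph of $a_t$. So for all small $\delta>0$ and all $t$ we have $a_t-3\delta>-W$, and no critical value of $S_t$ lies within $3\delta$ of $a_t$. Let $t'$ be so close to $t$ that $\sup|S_t-S_{t'}|<\delta/2$ and $|a_t-a_{t'}|<\delta/2$. Then
$$S_t^{a_t-2\delta}\subset S_{t'}^{a_{t'}-\delta}\subset S_t^{a_t}\subset S_{t'}^{a_{t'}+\delta}.$$
For instance, $S_t\le a_t-2\delta$ gives $S_{t'}\le a_t-\frac32\delta\le a_{t'}-\delta$; the other two are checked the same way. By Lemma 3(a), the composition of the first two inclusions and the composition of the last two induce isomorphisms. So the middle inclusion induces a map that is both surjective and injective. The inclusion $S_{t'}^{a_{t'}-\delta}\subset S_{t'}^{a_{t'}}$ is covered by Lemma 3(a) directly. The last claim follows by subdividing $[0,1]$. $\square$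

**Definition 3.** For $K=Q+P$ on $\Sigma\times\mathbf R^{2d}$ let
$$c(K)=\inf\{a>-W:\ G_{2n-1}(K;a)\to G_{2n-1}(K;\infty)=\mathbf Z/2\ \text{ is onto}\}.$$

For example $c(Q)=0$, by the computation of $G_*(Q;b)$ above. In the next lemma $W$ is common to all functions.

**Lemma 5.** (a) $c(K)$ is a critical value of $K$, and the map in Definition 3 is onto for every $a>c(K)$. (b) $K\le K'$ implies $c(K)\le c(K')$. (c) $|c(K)-c(K')|\le\sup|K-K'|$. (d) If $K\le Q+\Delta$ with a constant $\Delta\ge0$, then $c(K)\le\Delta$.

*Proof.* The set in Definition 3 is closed upwards, since $K^a\subset K^{a'}$ for $a\le a'$. By Lemma 3 it contains all large $a$ and no $a$ below all critical values. If $c=c(K)$ were not critical, some interval $[c-\varepsilon,c+\varepsilon]$ would contain no critical value, and by Lemma 3(a) the map would be onto at $c-\varepsilon$ as it is at $c+\varepsilon$, contradicting the choice of $c$. This is (a). If $K\le K'+s$ with a constant $s\ge0$, then $(K')^a\subset K^{a+s}$, so $c(K)\le c(K')+s$; this gives (b) and (c). For (d), let $a>\Delta$. On $\Sigma\times(0\oplus\mathbf R^d_-)$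 we have $K\le-|\xi_-|^2+\Delta<a$. So the pair $(\Sigma\times\mathbf R^d_-,\ \Sigma\times\{|\xi_-|^2\ge W\})$ lies in $(K^a,Q^{-W})$, and its inclusion into $(\Sigma\times\mathbf R^{2d},Q^{-W})$ induces an isomorphism. Hence the map is onto at $a$. $\square$

The next lemma links sublevel homology to the hills picture.

**Lemma 6.** Let $S=Q+\chi(|\xi|)f(\zeta)$ on $S^{2n}\times\mathbf R^{2d}$, with $f\in C_c^\infty(\mathbf R^{2n})$, $0\le f\le1$, let $a>0$ be a regular value of $f$, and $X=\{f\le a\}\cup\{\infty\}\subset S^{2n}$. Then the inclusion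
$$(X\times\mathbf R^d_-,\ X\times\{|\xi_-|^2\ge W\})\subset(S^a,Q^{-W})$$
induces an isomorphism $H_k(X)\cong G_k(S;a)$.

*Proof.* We first get rid of $\xi_+$. With $\sigma=|\xi_+|^2$ we have $\partial S/\partial\sigma=1+\chi'(|\xi|)f/(2|\xi|)\ge\frac12$, because $\chi'\ne0$ only for $|\xi|\ge\rho\ge1$ and $|\chi'|\le1$, $f\le1$. So $S$ decreases when $\xi_+$ shrinks, and $\xi_+\mapsto(1-\tau)\xi_+$ deformation retracts $(S^a,Q^{-W})$ onto $(\mathcal Y,\mathcal Y_W)$, where, writing $\eta=\xi_-$,
$$\mathcal Y=\{(\zeta,\eta):-|\eta|^2+\chi(|\eta|)f(\zeta)\le a\},\qquad \mathcal Y_W=\{|\eta|^2\ge W\}\subset\mathcal Y.$$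
The function defining $\mathcal Y$ decreases in $|\eta|$ and is nondecreasing in $f$. So $\mathcal Y$ is preserved by pushing $\eta$ radially outwards, and by moving $\zeta$ so that $f$ decreases.

Next we discard the part over $\{f>a\}$. Choose $\delta>0$ with no critical value of $f$ in $[a,a+2\delta]$, and let
$$\mathcal M=\mathcal Y_W\cup\mathcal Y|_{\{f\ge a+\delta\}},\qquad\mathcal Z=\mathcal Y|_{\{f\ge a+2\delta\}}.$$
Over $\{f\ge a+\delta\}$ points of $\mathcal Y$ have $\eta\ne0$, since at $\eta=0$ the defining function equals $f>a$. So on $\mathcal M$ the homotopy $\eta\mapsto\max\big(1,(1-\tau)+\tau\sqrt W/|\eta|\big)\,\eta$ is defined and continuous. It fixes $\zeta$ and all points of $\mathcal Y_W$, and pushes every other point outwards to $|\eta|=\sqrt W$. It therefore deforms $\mathcal M$ onto $\mathcal Y_W$ and $\mathcal M\setminus\mathcal Z$ onto $\mathcal Y_W\setminus\mathcal Z$. The set $\mathcal Z$ is closed in $\mathcal Y$ and lies in the interior of $\mathcal M$ relative to $\mathcal Y$, because $\{f>a+\delta\}$ is open. With excision in the middle,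
$$H_*(\mathcal Y,\mathcal Y_W)=H_*(\mathcal Y,\mathcal M)=H_*(\mathcal Y\setminus\mathcal Z,\mathcal M\setminus\mathcal Z)=H_*(\mathcal Y\setminus\mathcal Z,\mathcal Y_W\setminus\mathcal Z).$$

Finally, the normalized downward gradient flow of $f$, stopped at $f=a$, deformation retracts $\{f<a+2\delta\}\cup\{\infty\}$ onto $X$. Its lift by the identity on $\eta$ preserves $\mathcal Y\setminus\mathcal Z$ and $\mathcal Y_W\setminus\mathcal Z$. Over $X$ the fibers of $\mathcal Y$ are full: $-|\eta|^2+\chi f\le f\le a$. So the last group is $H_*(X\times\mathbf R^d,X\times\{|\eta|^2\ge W\})=H_{*-d}(X)$ by Künneth. All the identifications are induced by inclusions, hence so is the resulting isomorphism. $\square$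

## 4. Plateau functions

We need Hamiltonians whose actions avoid the level $a$.

**Definition 4.** Let $a>0$. A smooth compactly supported $\theta:\mathbf R^{2n}\to[0,1]$ is an $a$-plateau if $d\theta\ne0$ on $\{0<\theta<1\}$ and every closed orbit of $X_\theta$ (of any period) in $\{0<\theta<1\}$ has area $>a$.

Let $M>0$. Along an orbit of $M\theta$ the value $\theta$ is constant. Where $\theta\in\{0,1\}$ we have $d\theta=0$, so the orbit is constant, with action $0$ or $M$. A $1$-periodic orbit in $\{0<\theta<1\}$ is nonconstant, and its action is $M\theta+\text{area}>a$. If $\varphi^1_{M\theta}$ is cut into pieces $\psi_i=\varphi^1_{Mw_i\theta}$ with $w_i\ge0$, $\sum w_i=1$, the actions of the pieces of a closed trajectory add up to the action of the $1$-periodic orbit. So by Lemma 2(a) and (c):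
$$\text{for }h_i=Mw_i\theta\text{ (all small)},\text{ all critical values of }S_{\mathbf h}\text{ lie in }\{0,M\}\cup(a,\infty).\tag{5}$$
The value $0$ over $\infty$ is included.

**Lemma 7 (balls).** Let $j_\pm$ be symplectic embeddings of a neighborhood of $B(R_1)$ into $H_\pm$, $\pi R_1^2>a$. Let $a<s_0<s_1<\pi R_1^2$, and let $\Theta_0$ be smooth, $1$ on $[0,s_0]$, $0$ on $[s_1,\infty)$, $\Theta_0'<0$ on $(s_0,s_1)$. Then $\theta_0=\sum_\pm\Theta_0(\pi|j_\pm^{-1}(\cdot)|^2)$, extended by $0$, is an $a$-plateau with support disjoint from $\{y_1=0\}$.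

*Proof.* The two summands have disjoint compact supports in $j_\pm(B(R_1))\subset H_\pm$. In the ball, $\pi|p|^2$ generates the rotation $\dot x=2\pi y$, $\dot y=-2\pi x$, which is clockwise in each coordinate plane. Since $\Theta_0'<0$, the orbits of $\Theta_0(\pi|p|^2)$ in $\{s_0<\pi|p|^2<s_1\}$ run the other way, along Hopf circles. So the closed orbits in $\{0<\theta_0<1\}$ are $j_\pm$-images of positive multiples of Hopf circles, whose area is a positive multiple of $\pi|p|^2>s_0>a$. Loops in a ball bound discs there, so $j_\pm$ preserves their areas. Clearly $d\theta_0\ne0$ on $\{0<\theta_0<1\}$. $\square$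

The second plateau is the mountain that passes through the hole. The width $r(A)$ enters the proof here.

**Lemma 8 (the hole).** Let $C\subset E_A$ be compact and $0<a<\pi r(A)^2$. There is an $a$-plateau $\theta'$ with $\operatorname{supp}\theta'\subset E_A$, $\theta'=1$ on $C$, and $\{\theta'=1\}$ connected.

*Proof.* Let $r=r(A)$.

**Construction.** Choose $0<\kappa<1$ with $a<\kappa\pi r^2$ and $C\cap\{y_1=0\}\subset\{q<\kappa\}$. On the compact set $C\cap\{q\ge\kappa\}$, $|y_1|$ is bounded below by a positive constant, so for some $\beta>0$ we have $q<\kappa+\beta y_1^2$ on $C$. Let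
$$F=q(x_1,z)+k(y_1),\qquad k(y)=-\kappa-\beta y^2+\varepsilon y^4,$$
with $\varepsilon>0$ so small that $C\subset\{F<0\}$ and $\frac{4\ell\beta^{3/2}}{3\varepsilon}>a$. Sublevel sets of $F$ are compact. Its critical points have $x_1=0$, $z=0$ and $y_1=0$ or $y_1^2=\beta/2\varepsilon$, so the critical values are $-\kappa$ and $-\kappa-\beta^2/4\varepsilon$, both negative.

In the variable $y^2\ge0$ the function $k$ is a convex parabola starting at $-\kappa$. So for $\nu\ge-\kappa$ the set $\{k\le\nu\}$ is an interval $[-y_\nu,y_\nu]$; for $\nu>-\kappa$ we have $k<\nu$ in its interior. Over each $y_1\in\{k\le0\}$ the slice of $\{F\le0\}$ is $\{q\le-k(y_1)\}$, star-shaped about $(x_1,z)=0$. So $\{F\le0\}$ is connected.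

Take $0<c_1<1-\kappa$ and a smooth $\Theta$ with $\Theta=1$ on $(-\infty,0]$, $\Theta=0$ on $[c_1,\infty)$, $\Theta'<0$ on $(0,c_1)$, and set $\theta'=\Theta(F)$. Then $\{\theta'=1\}=\{F\le0\}\supset C$ is connected, and $d\theta'\ne0$ on $\{0<\theta'<1\}=\{0<F<c_1\}$. On $\operatorname{supp}\theta'\cap\{y_1=0\}$ we have $q=F+\kappa\le\kappa+c_1<1$, so $\operatorname{supp}\theta'\subset E_A$.

**Areas of closed orbits.** Since $X_{\theta'}=\Theta'(F)X_F$ with $\Theta'(F)<0$ constant along orbits, closed orbits of $X_{\theta'}$ on $\{F=c\}$, $0<c<c_1$, are, up to a constant positive time factor, closed orbits of $-X_F$: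
$$\dot x_1=-k'(y_1),\quad\dot y_1=2x_1/\ell^2,\qquad z_j\text{ rotates counterclockwise with period }\pi r_j^2.$$
The quantity $J=\sum_{j\ge2}|z_j|^2/r_j^2$ is constant along orbits. The plane of $z_j$ contributes area $\frac12|z_j|^2\cdot\frac{2}{r_j^2}\,T$ over a period $T$. So
$$\text{area}=TJ+\oint x_1\,dy_1,\qquad\oint x_1\,dy_1=\int_0^T\frac{2x_1^2}{\ell^2}\,dt\ge0.$$

If $J\ge\kappa$, some $z_j\ne0$, so $T$ is a positive multiple of $\pi r_j^2$. Thus $T\ge\pi r^2$ and the area is at least $\kappa\pi r^2>a$.

If $J<\kappa$, then $(x_1,y_1)$ moves on $\{x_1^2/\ell^2+k(y_1)=\nu\}$ with $\nu=c-J>-\kappa$. This is a regular level of $x_1^2/\ell^2+k(y_1)$, whose critical values are at most $-\kappa$. It consists of the two graphs $x_1=\pm\ell\sqrt{\nu-k(y_1)}$ over $[-y_\nu,y_\nu]$, which meet only at the ends, so it is the single closed curve bounding $\{|x_1|\le\ell\sqrt{\nu-k(y_1)},\ |y_1|\le y_\nu\}$. There are no equilibria on it, so the closed orbit runs around it at least once, and counterclockwise because $\oint x_1\,dy_1\ge0$. The regions grow with $\nu$, so the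 area of the orbit is at least that of the region for $\nu=-\kappa$, which is
$$4\ell\int_0^{\sqrt{\beta/\varepsilon}}y\sqrt{\beta-\varepsilon y^2}\,dy=\frac{4\ell\beta^{3/2}}{3\varepsilon}>a.\qquad\square$$

## 5. Displacing a disc of area less than $\pi\mu^2$

On the side of the small hole we need a Hamiltonian of small size which moves the hole off itself in one coordinate plane. Write $D(\mu_1)\subset\mathbf R^2$ for the closed disc of radius $\mu_1$ about $0$.

**Lemma 9.** Let $0<\mu_1<\mu$. There are $\Delta<\pi\mu^2$ and $V\in C_c^\infty(\mathbf R^2)$ with $0\le V\le\Delta$ whose time-one map $\tau'$ satisfies $\tau'(D(\mu_1))\cap D(\mu_1)=\emptyset$.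

*Proof.* Rectangles are easy to displace economically; so we first turn the disc into a nearly rectangular region. Take $\ell_0,\ell_1>0$ with $\ell_0\ell_1\in(\pi\mu_1^2,\pi\mu^2)$, and a smooth closed convex disc $D'$ of area $\pi\mu_1^2$ in the open rectangle $(0,\ell_0)\times(0,\ell_1)$. (Round the corners of a slightly smaller rectangle, then shrink by a homothety about an interior point.)

**Claim: there is a compactly supported area-preserving diffeomorphism $\sigma$ of $\mathbf R^2$ with $\sigma(D(\mu_1))=D'$.** A cut-off translation moves $D(\mu_1)$ to the disc of radius $\mu_1$ about an interior point of $D'$. Take this point as origin, with coordinates $s=\frac12|p|^2$ and the angle, so that the area form is $ds\wedge d\phi$. By convexity no tangent line of $\partial D'$ passes through the origin, so $D'=\{s\le b(\phi)\}$ with $b>0$ smooth, and $\int_0^{2\pi}b\,d\phi=\pi\mu_1^2=2\pi s_0$ with $s_0=\frac12\mu_1^2$. Put $b_t=(1-t)s_0+tb$, which has the same integral. Let $\phi_t$ solve $\phi_t(0)=0$, $\phi_t'(\vartheta)=s_0/b_t(\phi_t(\vartheta))$. Since $b_t(\phi)\,d\phi=s_0\,d\vartheta$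 and both sides have total $2\pi s_0$ over a turn, $\phi_t$ is a diffeomorphism of the circle. Put
$$g_t(s,\vartheta)=\big(s\,b_t(\phi_t(\vartheta))/s_0,\ \phi_t(\vartheta)\big).$$
Its Jacobian is $\frac{b_t(\phi_t)}{s_0}\cdot\frac{s_0}{b_t(\phi_t)}=1$. So each $g_t$ is an area-preserving diffeomorphism of $\mathbf R^2\setminus0$, $g_0=\mathrm{id}$, and $g_t$ maps $\partial D(\mu_1)=\{s=s_0\}$ to $\{s=b_t\}$.

The maps $g_t$ commute with dilations, so the vector field $\mathcal X_t$ generating $g_t$ commutes with the Euler field $Z$. The form $\eta_t=\iota_{\mathcal X_t}\omega_0$ is closed, and since $L_Z\omega_0=2\omega_0$, we get $2\eta_t=L_Z\eta_t=d(\iota_Z\eta_t)$. So $\eta_t$ is exact on $\mathbf R^2\setminus0$, with Hamiltonian $\frac12\iota_Z\eta_t$. Cut this Hamiltonian off near $0$ and near infinity, away from all the curves $\{s=b_t\}$, $t\in[0,1]$. The points of $\partial D(\mu_1)$ move along these curves and do not notice the cutting. So the resulting compactly supported time-one map takes $\partial D(\mu_1)$ to $\partial D'$, hence $D(\mu_1)$ to $D'$. This proves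 the claim.

**Displacement.** Choose $\varepsilon>0$ with $D'\subset[\varepsilon,\ell_0-\varepsilon]\times(0,\ell_1)$. Take $\alpha\in C_c^\infty(\mathbf R)$ with $0\le\alpha\le\ell_0$, $\alpha(x)=x$ on $[\varepsilon,\ell_0-\varepsilon]$, and $\gamma\in C_c^\infty(\mathbf R)$ with $0\le\gamma\le1$, $\gamma=1$ on $[-\ell_1,\ell_1]$. On $[\varepsilon,\ell_0-\varepsilon]\times[-\ell_1,\ell_1]$ the Hamiltonian $\ell_1\alpha(x)\gamma(y)$ has $\dot x=0$, $\dot y=-\ell_1$. So in time one it translates $D'\subset\{0<y<\ell_1\}$ by $(0,-\ell_1)$ into $\{y<0\}$, and displaces it. Put $V=(\ell_1\alpha\gamma)\circ\sigma$ and $\Delta=\ell_0\ell_1<\pi\mu^2$. The time-one map of $V$ is $\tau'=\sigma^{-1}\circ\varphi^1_{\ell_1\alpha\gamma}\circ\sigma$, which displaces $D(\mu_1)=\sigma^{-1}(D')$. $\square$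

## 6. Proof of Theorem B

Let $\psi,j_\pm,R$ be as in Theorem B, and suppose that $r:=r(A)>\mu:=r(A')$. Permuting the pairs $z_j$ in the target, we may assume $r_2'=\mu$; thus $A'\subset\{x_2^2+y_2^2<\mu^2\}$. Since $\psi(E_A)\cap H_\pm$ is open, it contains $j_\pm(B(R_1))$ for some $R_1>R\ge\mu$. Fix
$$\pi\mu^2<a<\min(\pi r^2,\pi R_1^2),\qquad M_1=3a.$$

### The Hamiltonians

Let $\theta_0$ be the $a$-plateau of Lemma 7, so $\operatorname{supp}\theta_0\subset j_+(B(R_1))\cup j_-(B(R_1))\subset\psi(E_A)$, and let $H_0=M_1\theta_0$. Let $\theta'$ be the $a$-plateau of Lemma 8 for $C=\psi^{-1}(\operatorname{supp}\theta_0)$, and let $H'=M_1\theta'$. Then $H'\ge H_0\circ\psi$ on $E_A$: on $C$ we have $H'=M_1$, and off $C$ the right side is $0$. Let $H''=H'\circ\psi^{-1}$ on $\psi(E_A)$, extended by $0$. It is smooth, its support $\psi(\operatorname{supp}H')\subset E_{A'}$ is compact, and $H''\ge H_0$.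

The set $\operatorname{supp}H''\cap\{y_1=0\}$ is a compact subset of $A'$, so it lies in $\{x_2^2+y_2^2<\mu_1^2\}$ for some $\mu_1<\mu$. Take $V,\tau',\Delta$ from Lemma 9; then $\Delta<\pi\mu^2<a$. Choose $L$ with $\operatorname{supp}H''\subset[-L,L]^{2n}$, and let
$$\hat V=V(x_2,y_2)\,\chi_1(x_1,y_1,x_3,y_3,\dots),$$
where $\chi_1$ is smooth with compact support, $0\le\chi_1\le1$ and $\chi_1=1$ near $[-L,L]^{2n-2}$. Then $0\le\hat V\le\Delta$. Put $\tau=\varphi^1_{\hat V}$. On points whose coordinates other than $x_2,y_2$ lie in $[-L,L]$, $\tau$ is $\tau'$ acting on $(x_2,y_2)$ and the identity on the other coordinates.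

### The families, and one choice of $m,\rho,W$ for all of them

Everything below takes place on one fixed space $S^{2n}\times\mathbf R^{2d}$. Choose $0<M_0<\min(a,1)$ with $M_0\theta_0$ and $M_0\theta'$ small. All chains are $\mathbf h=(h_1,\dots,h_N)$ with $N=2m$. Let $[G|G']$ denote $h_i=G/m$ for $i\le m$ and $h_i=G'/m$ for $i>m$; then $\Phi=\varphi^1_{G'}\circ\varphi^1_G$. The families used are:

- (F1) $[M\theta|0]$, $M_0\le M\le M_1$, $\theta\in\{\theta_0,\theta'\}$;
- (F2) $h_i=M_0w_i\theta$, with $w$ on the segment from $(\frac1m,\dots,\frac1m,0,\dots,0)$ to $(0,\dots,0,1)$, $\theta\in\{\theta_0,\theta'\}$;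
- (F3) $[H_t|0]$, where $H_t$ is the path from $H'$ to $H''$ constructed in Step 2;
- (F4) $[(1-s)H_0+sH''\,|\,0]$, $s\in[0,1]$;
- (F5) $[tH''\,|\,s\hat V]$, $s,t\in[0,1]$.

Each is a (piecewise) smooth compact family with supports in a common compact set. In (F2) all $h_i$ are small by the choice of $M_0$, and the weights satisfy $w_i\ge0$, $\sum w_i=1$. In the others, $\varphi^1_{sG/m}=\varphi_G^{s/m}$, and $D\varphi_G^{s/m}\to I$ uniformly as $m\to\infty$. So we can fix $m$ such that all $h_i$ are small. By Lemma 1(c) the numbers $C_{\mathbf h}$ are bounded by some $C$ on all these data. Fix $\rho>\max(C,1)$ and $W=(\rho+2)^2+C+1$. Since $\sup|P_{\mathbf h}|\le C$, these are valid for all data. The functions $S_{\mathbf h}$ depend $C^1$-continuously on the parameters, which is all that Lemma 4 requires. Write $S_G,K_G$ for the data $[G|0]$; here $\Phi=\varphi_G^1$, and the second half of each trajectory is constant with zero action.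

For $M\in[M_0,M_1]$ put $a_M=\min(M/2,a)$. Then $a_{M_1}=a$, $a_{M_0}=M_0/2$, and always $0<a_M<M$, $a_M\le a$. So by (5), for $\theta\in\{\theta_0,\theta'\}$, the level $a_M$ is never a critical value of $S_{M\theta}$, and the level $a_{M_0}$ is never critical along (F2).

At the end of (F2) only $h_N=M_0\theta$ is nonzero. Since $\xi_N=0$, we get $S=Q+\chi(|\xi|)f(\zeta)$ with $f=f_{M_0\theta}$. About this $f$ we note the following.
$$0\le f\le M_0<1,\quad f=M_0\text{ on }\{\theta=1\},\quad\text{critical values in }\{0,M_0\},\ \text{critical points of value }M_0\text{ in }\{\theta=1\}.\tag{6}$$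
The bounds are Lemma 1(b); the second claim holds because points of $\{\theta=1\}$ are constant trajectories (Lemma 1(a)). By (1), critical points of $f$ are fixed points of $\varphi^1_{M_0\theta}$, and the critical value is the action since $X=x$. It lies in $\{0,M_0\}\cup(a,\infty)$, and $f\le M_0<a$. An orbit with action $M_0$ is then one with $\theta=1$, since nonconstant orbits have action $>a$. In particular $a_{M_0}\in(0,M_0)$ is a regular value of $f$.

**Step 1: $G_{2n-1}(S_{H'};a)=0$.** This step turns the connectedness of the mountain $\{\theta'=1\}$ into a vanishing statement, by shrinking $H'$ until Lemma 6 applies. By Lemma 4 along (F1), with levels $a_M$, and then along (F2), with level $a_{M_0}$, the group $G_*(S_{H'};a)$ is isomorphic to $G_*(S;a_{M_0})$ for the data at the end of (F2) with $\theta=\theta'$, and $f=f_{M_0\theta'}$.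

Consider the compact manifold with boundary $\{f\ge a_{M_0}\}$. Each of its components contains points with $f>a_{M_0}$, so the maximum of $f$ on the component is taken in the interior. It is a critical point of value $>a_{M_0}$, hence, by (6), a point of $\{\theta'=1\}$. Now $\{\theta'=1\}$ is connected and lies in $\{f\ge a_{M_0}\}$. So $\{f\ge a_{M_0}\}$ is connected, and so is its interior $\{f>a_{M_0}\}=S^{2n}\setminus X$, where $X=\{f\le a_{M_0}\}\cup\{\infty\}$. By Alexander duality $H^{2n-1}(X)\cong\tilde H_0(S^{2n}\setminus X)=0$. With field coefficients cohomology is dual to homology, so $H_{2n-1}(X)=0$. Lemma 6 gives $G_{2n-1}(S;a_{M_0})\cong H_{2n-1}(X)=0$.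

**Step 2: $G_{2n-1}(S_{H''};a)=0$.** This step transports Step 1 from $H'$ to $H''$ through Hamiltonians whose periodic orbits have the same actions. Let $p=\psi(0)$ and
$$\psi_t(x)=p+t^{-1}(\psi(tx)-p)\ \ (0<t\le1),\qquad\psi_0(x)=p+D\psi(0)x.$$
Since $E_A$ is star-shaped about $0$, this is defined on $E_A$, and $t^{-1}(\psi(tx)-p)=\int_0^1D\psi(stx)x\,ds$ shows that it is smooth in $(t,x)\in[0,1]\times E_A$. Each $\psi_t$ is a symplectic embedding $E_A\to\mathbf R^{2n}$, since its derivative at $x$ is $D\psi(tx)$. As $Sp(2n)$ is connected, the family can be prolonged by a path of affine symplectic maps from $\psi_0$ to the identity. Let $H_t=H'\circ\psi_t^{-1}$ on $\psi_t(E_A)$, extended by $0$. Along the combined path (reparametrized) this is a piecewise smooth compact family of Hamiltonians from $H'$ to $H''$; the supports $\psi_t(\operatorname{supp}H')$ lie in a common compact set. This is (F3).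

Each $1$-periodic orbit of $H_t$ either is constant outside $\operatorname{supp}H_t$, with action $0$, or equals $\psi_t\circ\gamma$ with $\gamma$ a $1$-periodic orbit of $H'$ in $\operatorname{supp}H'$. The loop $\gamma$ bounds a disc in the star-shaped set $E_A$, and $\psi_t$ is symplectic on $E_A$. So $\psi_t\circ\gamma$ and $\gamma$ have equal areas, and the Hamiltonians agree along them; hence they have equal actions. By (5) for $M_1\theta'$, the critical values of $S_{H_t}$ lie in $\{0,M_1\}\cup(a,\infty)$ for all $t$. As $M_1=3a$, the level $a$ is never critical. By Lemma 4 with constant level $a$ and by Step 1, $G_{2n-1}(S_{H''};a)\cong G_{2n-1}(S_{H'};a)=0$.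

**Step 3: $c(K_{H''})\le\Delta<a$.** This is the step that uses the smallness of the hole of $E_{A'}$: after composing with the displacing map $\tau$, the Hamiltonian $H''$ becomes invisible over the equator. Let $K_t=K_{[tH''|\hat V]}$, so $\Phi_t=\tau\circ\varphi^1_{tH''}$, $t\in[0,1]$. By Lemma 2(b) a critical point over $\mathbf R^{2n}$ is given by $w$ with $y_1(w)=0$ and $\Phi_t(w)=w+c\,\partial_{x_1}$.

Suppose $w\in\operatorname{supp}H''$. Then $w'=\varphi^1_{tH''}(w)\in\operatorname{supp}H''\subset[-L,L]^{2n}$, so $\tau(w')$ is $w'$ with $(x_2,y_2)$ replaced by its $\tau'$-image. Since $\tau(w')=w+c\,\partial_{x_1}$, comparing the coordinates $y_1$ and $(x_2,y_2)$ gives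
$$y_1(w')=y_1(w)=0,\qquad\tau'\big((x_2,y_2)(w')\big)=(x_2,y_2)(w).$$
So $w,w'\in\operatorname{supp}H''\cap\{y_1=0\}$, and both $(x_2,y_2)(w)$ and $(x_2,y_2)(w')$ lie in $D(\mu_1)$. This contradicts $\tau'(D(\mu_1))\cap D(\mu_1)=\emptyset$. Notice that a shift in $x_1$ does no harm: we compared only $y_1$ and $(x_2,y_2)$.

Hence $w\notin\operatorname{supp}H''$. Then the first half of the trajectory is constant with zero action, and the condition is $\tau(w)=w+c\,\partial_{x_1}$. Conversely, every $w\notin\operatorname{supp}H''$ with $y_1(w)=0$ and $\tau(w)=w+c\,\partial_{x_1}$ gives a critical point of $K_t$. Neither these conditions nor the critical value, which is the action of the $\hat V$-trajectory of $w$, depend on $t$. So the set $\mathcal C$ of critical values of $K_t$, including the value $0$ over $\infty$, does not depend on $t$. By Sard's theorem it has measure zero. By Lemma 5(a) and (c), $c(K_t)\in\mathcal C$ depends continuously on $t$. A continuous function on an interval with values in a set of measure zero is constant, so $c(K_1)=c(K_0)$.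

It remains to compare. By Lemma 1(b), $0\le f_{\hat V/m}\le\Delta/m$, and $K_0$ contains $m$ such terms, so $K_0\le Q+\Delta$ and $c(K_0)\le\Delta$ by Lemma 5(d). Since $f_{\hat V/m}\ge0$, we have $K_{H''}=K_{[H''|0]}\le K_{[H''|\hat V]}=K_1$. By Lemma 5(b), $c(K_{H''})\le c(K_1)=c(K_0)\le\Delta<\pi\mu^2<a$.

**Step 4: the equator class is nonzero for $H_0$.** This step shows that the two hills of $H_0$, one on each side of the wall, make the class of $\Sigma$ survive in the sublevel set $\{S_{H_0}\le a\}$. For $\theta_0$, follow (F1) with $M$ going from $M_1$ down to $M_0$ and levels $a_M$, and then (F2) with level $a_{M_0}$. Denote the functions by $S_t,K_t$ and the levels by $a_t>0$. We have seen that $a_t$ is never critical for $S_t$.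

Critical points of $K_t$ over $\mathbf R^{2n}$ are given by points $w$ with $y_1(w)=0$. Such $w$ lies outside $\operatorname{supp}\theta_0$, so its trajectory is constant with action $0$. So $0$ is the only critical value of $K_t$. By Lemma 3(b), for every $b>0$,
$$G_{2n-1}(K_t;b)\cong G_{2n-1}(K_t;\infty)=H_{2n-1+d}(\Sigma\times\mathbf R^{2d},Q^{-W})=\mathbf Z/2.$$
Let $e_t(b)\in G_{2n-1}(S_t;b)$ be the image of the generator under $K_t^b\subset S_t^b$.

In Lemma 4 choose $\delta$ with $a_t-3\delta>0$ for all $t$. The inclusions $S_{t'}^{a_{t'}-\delta}\subset S_t^{a_t}$ and $S_{t'}^{a_{t'}-\delta}\subset S_{t'}^{a_{t'}}$ restrict to inclusions of the corresponding sublevel sets of $K_{t'}$ and $K_t$. On these, generators go to generators, because all the groups $G_{2n-1}(K;b)$, $b>0$, map isomorphically by inclusion to the same group $H_{2n-1+d}(\Sigma\times\mathbf R^{2d},Q^{-W})$. So the isomorphisms of Lemma 4 carry $e_{t'}(a_{t'}-\delta)$ to $e_t(a_t)$ and to $e_{t'}(a_{t'})$. Therefore whether $e_t(a_t)\ne0$ does not depend on $t$.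

Look at the end of (F2), where $S=Q+\chi f(\zeta)$ with $f=f_{M_0\theta_0}$ as in (6). If $(x,Y)$ has $Y_1=0$, the corresponding trajectory ends at the point $(X,Y)\in\{y_1=0\}$, outside $\operatorname{supp}\theta_0$; so it is constant and $f(x,Y)=0$. Thus $f|_\Sigma=0$, so $K=Q$, and $\Sigma\subset X=\{f\le a_{M_0}\}\cup\{\infty\}$. The generator of $G_{2n-1}(K;a_{M_0})$ is represented by $\Sigma\times\mathbf R^d_-$. So under the isomorphism of Lemma 6, which is induced by the inclusion of $X\times\mathbf R^d_-$, the class $e$ corresponds to the image of $[\Sigma]$ in $H_{2n-1}(X)$. The points $p_\pm=j_\pm(0)$ lie in $\{\theta_0=1\}$, where $f=M_0>a_{M_0}$, so $X\subset S^{2n}\setminus\{p_+,p_-\}$. They lie in the two open hemispheres bounded by $\Sigma$; each closed hemisphere minus its point retracts onto $\Sigma$, so $\Sigma\subset S^{2n}\setminus\{p_+,p_-\}$ is a homotopy equivalence. Hence $[\Sigma]$ is nonzero in $H_{2n-1}(S^{2n}\setminus\{p_+,p_-\})$, hence in $H_{2n-1}(X)$, and $e\ne0$.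

Consequently the same holds at the other end of the family, where $S_t=S_{H_0}$ and $a_t=a$: the image $e$ of the generator of $G_{2n-1}(K_{H_0};a)\cong\mathbf Z/2$ in $G_{2n-1}(S_{H_0};a)$ is nonzero.

**Step 5: the contradiction.** This step repeats the hills argument of Section 2 with $S_{H_0}\le S_{H''}$ in place of $f_0\le f$. By (F4) and (2), $H_0\le H''$ gives $f_{H_0/m}\le f_{H''/m}$, hence $S_{H_0}\le S_{H''}$ pointwise. So there is a commutative diagram of inclusions
$$\begin{array}{ccc}K_{H''}^a&\subset&S_{H''}^a\\ \cap&&\cap\\ K_{H_0}^a&\subset&S_{H_0}^a.\end{array}$$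
By Step 3 and Lemma 5(a) there is $\alpha\in G_{2n-1}(K_{H''};a)$ mapping to the generator of $G_{2n-1}(K_{H''};\infty)\cong H_{2n-1}(\Sigma)$. Its image in $G_{2n-1}(K_{H_0};a)\cong\mathbf Z/2$ also maps to this generator, so it is the generator of $G_{2n-1}(K_{H_0};a)$. Its image in $G_{2n-1}(S_{H_0};a)$ is therefore $e\ne0$, by Step 4. But along the other side of the square this image factors through $G_{2n-1}(S_{H''};a)$, which is $0$ by Step 2. This is a contradiction. Hence $r(A)\le r(A')$, which proves Theorem B, and with it Theorem A: for every $n\ge3$ and all $\lambda,\mu>0$, $E_\lambda$ is symplectomorphic to $E_\mu$ if and only if $\lambda=\mu$. $\blacksquare$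

## 7. Sharpness of $R\ge r(A')$, and the camel theorem

The following complements are not used in the proof. Take the symplectomorphism $\mathsf k:\mathbf R^{2n}\to H_-$ of Section 2. For any $A$ and any compact $C\subset H_-$, the set $\mathsf k^{-1}(C)$ is compact, so there is a translation $\mathsf t$ in the direction $y_1$ with $\mathsf k^{-1}(C)\subset\mathsf t(H_+)\subset\mathsf t(E_A)$. So
$$\mathsf k\circ\mathsf t:E_A\to H_-\ \text{ is a symplectic embedding whose image contains }C.\tag{7}$$

**The threshold in Theorem B is sharp.** If $R<r(A')$, then for every $A$ there is a symplectic embedding $E_A\to E_{A'}$ whose image contains symplectic balls of radius $R$ in both $H_-$ and $H_+$.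

*Proof.* By the maps $(x_1,y_1)\mapsto(sx_1,y_1/s)$ of Section 2 we may assume $\ell'\ge r(A')$. Let $B_1\subset H_-$ be a round closed ball of radius $R$ centered on the $y_1$-axis, and $B_2\subset H_-$ a round closed ball of radius $R$ far away in the $x_1$-direction. Translate $B_1$ along the $y_1$-axis into $H_+$. The slices of the moving ball by $\{y_1=0\}$ lie in $\{x_1^2+|z|^2\le R^2\}$, where $q'\le R^2/r(A')^2<1$, so the ball stays in $E_{A'}$; and it avoids $B_2$. Cutting off the generating Hamiltonian gives a Hamiltonian diffeomorphism $g$, compactly supported in $E_{A'}\setminus B_2$, with $g(B_1)\subset H_+$. With (7) for $C=B_1\cup B_2$, the map $g\circ\mathsf k\circ\mathsf t:E_A\to E_{A'}$ is a symplectic embedding whose image contains $g(B_1)\subset H_+$ and $g(B_2)=B_2\subset H_-$. $\square$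

**Theorem B implies the symplectic camel theorem.** For $R\ge\mu$ no smooth symplectic isotopy of embeddings of $B(R)$ into $E_\mu$ moves the ball from $H_-$ into $H_+$.

*Proof.* Suppose there is one, starting at $j_0$ with $j_0(B(R))\subset H_-$. Since $B(R)$ is simply connected, the isotopy extends to a Hamiltonian isotopy compactly supported in $E_\mu$, with end map $g$. Let $B_2\subset H_-$ be a round closed ball of radius $R$ outside its support. Apply (7) with $C=j_0(B(R))\cup B_2$ and $E_A=E_\lambda$ for some $\lambda>\mu$. Then $g\circ\mathsf k\circ\mathsf t:E_\lambda\to E_\mu$ is a symplectic embedding whose image contains $g(j_0(B(R)))\subset H_+$ and $B_2\subset H_-$, symplectic balls of radius $R\ge\mu$. Theorem B gives $\lambda\le\mu$, a contradiction. $\square$
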